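\title{Finite generation of semigroups with right noetherian semigroup algebras}

\begin{abstract}
We prove that a semigroup $S$ is finitely generated whenever its semigroup algebra $K[S]$ over a field $K$ is right noetherian, and that the same holds for coefficients in any nonzero ring with identity. For cancellative semigroups the ascending chain condition on right congruences already suffices; the key point is that the group of units is commensurable with its conjugates in the group of right quotients. The general case is reduced, through Goldie's theorem, to a monoid of matrices over a division ring, whose elements of least nonzero rank are described by a category with cancellative endomorphism monoids.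
\end{abstract}

\section{The question and the results}

Let $K$ be a field and $S$ a semigroup, that is, a nonempty set with an associative multiplication. The \emph{semigroup algebra} $K[S]$ is the $K$-vector space with basis $S$ and the multiplication that extends that of $S$ bilinearly. A ring, with or without identity, is \emph{right noetherian} if it satisfies the ascending chain condition (ACC) on right ideals. A semigroup is \emph{cancellative} if each of $ab=ac$ and $ba=ca$ implies $b=c$. This paper answers the following question.

\medskip
\noindent\emph{If $K[S]$ is right noetherian, must $S$ be finitely generated? Is this so at least when $S$ is cancellative?}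
\medskip

Two cases are known: $S$ is finitely generated if $K[S]$ is both right and left noetherian, and also if $K[S]$ is right noetherian and $S$ is a subsemigroup of a polycyclic-by-finite group. The general question was left open, even for cancellative semigroups.

Groups suggest the answer yes. A subgroup $H$ of a group $G$ gives the right ideal $\sum_{h\in H}(h-1)K[G]$, which is killed by the linear map from $K[G]$ to the space with basis the cosets $Hg$ and therefore contains $g-1$ only for $g\in H$. So if $K[G]$ is right noetherian, then $G$ has ACC on subgroups and is finitely generated. Three further observations locate the question. First, the converse fails: in the free monoid on $x,y$ no word has two of the prefixes $x^ny$, so the right ideals $x^nyK[S]$ form an infinite direct sum. Second, there is no such theorem for algebras in general: the field $K(t)$ is noetherian but not finitely generated as a $K$-algebra, because finitely many fractions involve only finitely many of the infinitely many monic irreducible polynomials in their denominators. Third, the one-sided hypothesis is weaker than the two-sided one.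

\begin{example}\label{ex:onesided}
In $M_2(K[t])$ let $a=e_{12}$ and $b=te_{22}$. Then $a^2=ba=0$, and $S=\{1,0\}\cup\{b^i:i\ge1\}\cup\{ab^i:i\ge0\}$ is a monoid. As a right module over the polynomial ring spanned by the powers of $b$, the algebra $K[S]$ is generated by the three elements $1,a,0$ of $S$; so $K[S]$ is right noetherian. It is not left noetherian: $Sab^i=\{ab^i,0\}$, so the spans of the sets $\{0,a,ab,\dots,ab^n\}$ form a strictly ascending chain of left ideals.
\end{example}

There is also a reason for doubt. Let $S$ be a monoid and $B=z_1S\cup\dots\cup z_pS$ a finitely generated right ideal. To write $y_0\in B$ as a product one splits off a generator, $y_0=z_{i_1}y_1$, and continues with $y_1$ if $y_1\in B$. The remainders satisfy $Sy_0\subseteq Sy_1\subseteq\cdots$. This is a chain of principal \emph{left} ideals, and the hypothesis says nothing about it directly. Much of the proof consists in showing that the process stops all the same.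

A \emph{right congruence} on $S$ is an equivalence relation $\rho$ such that $s\,\rho\,t$ implies $su\,\rho\,tu$ for all $u\in S$. We put $S^1=S$ if $S$ has an identity; otherwise $S^1=S\cup\{1\}$ is $S$ with an identity adjoined. A cancellative monoid $T$ \emph{has a group of right quotients} if it embeds in a group $G$ with $G=\{st^{-1}:s,t\in T\}$.

\begin{theorem}\label{thm:canc}
Let $S$ be a cancellative semigroup satisfying ACC on right congruences (in particular, one with $K[S]$ right noetherian for some field $K$). Then $S$ is finitely generated. Moreover, if $T=S^1$ has unit group $U$, then $T$ has a group of right quotients; $U\cap tUt^{-1}$ has finite index in both $U$ and $tUt^{-1}$ for all $t\in T$; $U$ is finitely generated; $T$ is generated by $U$ and finitely many elements; and $T$ has ACC on principal left ideals.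
\end{theorem}

\begin{theorem}\label{thm:main}
If $K$ is a field, $S$ a semigroup and $K[S]$ is right noetherian, then $S$ is finitely generated.
\end{theorem}

\begin{theorem}\label{thm:coeff}
If $C\ne0$ is any ring with $1$ and $C[S]$ is right (or left) noetherian, then $S$ is finitely generated.
\end{theorem}

So both parts of the question have an affirmative answer. Section~\ref{sec:descent} shows that an endless factorization as above produces a relation $w^{m+1}s=w^msr'$ with $w\in B$. In a cancellative monoid this makes $w$ a conjugate of a unit, and Section~\ref{sec:canc} proves that such a $w$ is itself a unit. Section~\ref{sec:reduction} reduces Theorem~\ref{thm:main} to a monoid that spans a prime algebra, hence a monoid of matrices over a division ring. Among the elements of least nonzero rank enough cancellation survives to apply Section~\ref{sec:canc}; this is set up in Section~\ref{sec:rank} and carried out in Section~\ref{sec:cases}. Section~\ref{sec:coeff} treats general coefficients.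

\section{Chain conditions and descent}\label{sec:descent}

A \emph{right ideal} of a semigroup $S$ is a nonempty subset $R$ with $RS\subseteq R$; left ideals and (two-sided) ideals are defined in the same way. A \emph{congruence} is a right congruence that is also compatible with left multiplication; the homomorphic images of $S$ are the quotients $S/\rho$ by congruences. In a monoid, $\langle X\rangle$ is the submonoid generated by $X$. A monoid is finitely generated as a monoid if and only if it is so as a semigroup, since $1$ may be added to the generators. ACC on a partially ordered set means the same as: every nonempty subset has a maximal element.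

\begin{lemma}\label{lem:cong}
If $K[S]$ is right noetherian, then $S$ has ACC on right congruences, and in particular on congruences.
\end{lemma}

\begin{proof}
For a right congruence $\rho$ let $L_\rho$ be the kernel of the linear map from $K[S]$ to the space with basis $S/\rho$ that sends $s$ to its class. It is spanned by the differences $s-t$ with $s\,\rho\,t$, so it is a right ideal and grows with $\rho$. It determines $\rho$, because $s-t\in L_\rho$ if and only if $s\,\rho\,t$.
\end{proof}

Everything that follows is easier with an identity, and nothing is lost by adjoining one.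

\begin{lemma}\label{lem:identity}
Let $S$ be a semigroup without identity.
\begin{enumerate}
\item[(a)] $S$ is finitely generated if and only if $S^1$ is.
\item[(b)] If $K[S]$ has ACC on right ideals that are $K$-subspaces, then $K[S^1]$ is right noetherian.
\item[(c)] If $S$ has ACC on right congruences, so does $S^1$.
\item[(d)] If $S$ is cancellative, so is $S^1$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) If a finite set $X$ generates the monoid $S^1$, then $X\setminus\{1\}$ generates the semigroup $S$; if $X$ generates $S$, it generates the monoid $S^1$.

(b) Let $(L_n)$ be an ascending chain of right ideals of $K[S^1]$. They are subspaces, since $K[S^1]$ contains $K\cdot1$. The right ideals $L_n\cap K[S]$ of $K[S]$ are subspaces, so they equal some $M$ for large $n$. For such $n$ the space $L_n/M$ embeds in $K[S^1]/K[S]$ and has dimension at most $1$, so the chain stabilizes.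

(c) Let $(\rho_n)$ be an ascending chain of right congruences on $S^1$. The restrictions to $S$ are constant for $n\ge n_0$, say. If no $\rho_n$ with $n\ge n_0$ relates $1$ to an element of $S$, the chain is constant from $n_0$ on. Otherwise $1\,\rho_{n_1}\,s$ for some $n_1\ge n_0$ and $s\in S$. Let $n\ge n_1$ and $1\,\rho_n\,s'$ with $s'\in S$. Then $s\,\rho_n\,s'$, so $s\,\rho_{n_1}\,s'$ and $1\,\rho_{n_1}\,s'$. Hence $\rho_n=\rho_{n_1}$.

(d) The only new equations to exclude are $a=ac$ and $a=ca$ with $a,c\in S$. If $a=ac$, then $ax=acx$ gives $x=cx$ for all $x\in S$, and then $yx=ycx$ gives $y=yc$ for all $y\in S$. So $c$ is an identity of $S$, which is excluded. The case $a=ca$ is the mirror image.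
\end{proof}

\begin{lemma}\label{lem:ideals}
A monoid with ACC on right congruences has ACC on right ideals. If a monoid $S$ has ACC on right ideals, then
\begin{enumerate}
\item[(a)] every right ideal is a finite union of principal right ideals $sS$;
\item[(b)] for every infinite sequence $s_0,s_1,\dots$ in $S$ there are $i<j$ with $s_j\in s_iS$.
\end{enumerate}
\end{lemma}

\begin{proof}
For a right ideal $R$ let $\rho_R$ be the right congruence whose classes are $R$ and the singletons outside $R$. If $R\subsetneq R'$, then $\rho_R\subseteq\rho_{R'}$, and a pair $s\in R$, $t\in R'\setminus R$ shows that the inclusion is strict. This proves the first statement. For (b), the chain of right ideals $s_0S\cup\dots\cup s_nS$ stabilizes, so $s_{n+1}\in s_0S\cup\dots\cup s_nS$ for some $n$. For (a), if $R$ were not a finite union, one could choose $s_0\in R$ and then $s_{n+1}\in R\setminus(s_0S\cup\dots\cup s_nS)$ for all $n$, against (b).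
\end{proof}

ACC on right ideals alone does not give finite generation: a group has only one right ideal. It does, however, say something about the endless factorizations of the introduction. Part (b) of Lemma~\ref{lem:ideals} ties two of the remainders together on the right, and the resulting two-sided relation yields an ascending chain of right ideals.

\begin{lemma}[Descent]\label{lem:descent}
Let $S$ be a monoid with ACC on right ideals and $B$ an ideal of $S$.
\begin{enumerate}
\item[(a)] Let $y_0,y_1,\dots\in S$ satisfy $y_{n-1}\in By_n$ for all $n\ge1$. Then there are a term $s=y_i$, elements $w\in B$ and $r,r'\in S$, and $m\ge0$ with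
\begin{equation}\label{eq:descent}
s=wsr,\qquad w^{m+1}s=w^msr'.
\end{equation}
\item[(b)] Let $B=z_1S\cup\dots\cup z_pS$, and let $F$ be a submonoid containing $S\setminus B$ and $z_1,\dots,z_p$. If $F\ne S$, there is a sequence as in (a) with all terms outside $F$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Write $y_{n-1}=b_ny_n$ with $b_n\in B$. By Lemma~\ref{lem:ideals}(b), $y_j=y_ir$ for some $i<j$ and $r\in S$. With $s=y_i$ and $w=b_{i+1}\cdots b_j\in B$ we get $s=wy_j=wsr$. Then $w^ls=w^{l+1}sr$ for all $l\ge0$, so $sS\subseteq wsS\subseteq w^2sS\subseteq\cdots$. This chain stabilizes, which gives $w^{m+1}s\in w^msS$ for some $m$.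

(b) If $y\notin F$, then $y\in B$, so $y=z_iy'$ for some $i$ and $y'\in S$, and $y'\notin F$ because $z_i\in F$. Start from any $y_0\notin F$ and repeat.
\end{proof}

The smallest case shows what the relations \eqref{eq:descent} are good for.

\begin{example}[No units]\label{ex:nounits}
Let $T\ne\{1\}$ be a cancellative monoid with ACC on right ideals whose only unit is $1$. We claim that $T$ is finitely generated. If $xy=1$, then $yxy=y$, so $yx=1$ and $x=y=1$; hence $B=T\setminus\{1\}$ is an ideal. Write $B=z_1T\cup\dots\cup z_pT$ and suppose $\langle z_1,\dots,z_p\rangle\neq T$. Lemma~\ref{lem:descent} gives \eqref{eq:descent} with $w\neq1$. Canceling $w^m$ gives $ws=sr'$. Then $s=wsr=sr'r$, so $r'r=1$ and $r'=1$. Now $ws=s$ forces $w=1$, a contradiction.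
\end{example}

If $T$ has units, the same computation only shows that $r'$ is a unit and $ws=sr'$: the nonunit $w$ passes through $s$ and comes out as a unit. The next section excludes this.

\section{Cancellative monoids}\label{sec:canc}

Throughout this section $T$ is a cancellative monoid with ACC on right congruences, and $U$ is its group of units. As in Example~\ref{ex:nounits}, $xy=1$ implies $yx=1$. Hence
\begin{equation}\label{eq:units}
xy\in U\ \Longrightarrow\ x,y\in U,
\end{equation}
since $x$ has the right inverse $y(xy)^{-1}$ and $y=x^{-1}(xy)$.

To read $ws=sr'$ as a conjugation we need a group. We use \emph{Ore's theorem}: a cancellative monoid in which any two right ideals intersect has a group of right quotients.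

\begin{lemma}\label{lem:ore}
Any finitely many right ideals of $T$ have nonempty intersection. $T$ has a group of right quotients $G$, and $G$ has ACC on subgroups. In particular every subgroup of $G$ is finitely generated.
\end{lemma}

\begin{proof}
Suppose $aT\cap bT=\emptyset$. The sets $b^naT$ $(n\ge0)$ are pairwise disjoint, for $b^nax=b^{n+k}ay$ with $k\ge1$ would give $ax=b^kay\in aT\cap bT$. So the right ideals $\bigcup_{n\le N}b^naT$ form a strictly ascending chain, against Lemma~\ref{lem:ideals}. Thus any two right ideals meet; their intersection is again a right ideal, and induction gives the first statement. Ore's theorem gives $G$.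

For a subgroup $H\le G$ define $s\,\rho_H\,t$ by $st^{-1}\in H$, for $s,t\in T$. This is a right congruence on $T$, since $(su)(tu)^{-1}=st^{-1}$, and it grows with $H$. Every element of $G$ has the form $st^{-1}$, so $H=\{st^{-1}:s\,\rho_H\,t\}$ is determined by $\rho_H$. Hence $G$ has ACC on subgroups.
\end{proof}

In $G$ the relation $ws=sr'$ says $w\in sUs^{-1}$, so we must compare $U$ with its conjugates by elements of $T$. All these groups arise in one way, as stabilizers of right ideals under left multiplication. For a right ideal $R$ of $T$ put
\[
\operatorname{Stab}(R)=\{g\in G:gR=R\}\le G.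
\]
Then $\operatorname{Stab}(T)=U$, because $gT=T$ gives $g\in T$ and $1\in gT$. Also $\operatorname{Stab}(bT)=bUb^{-1}$ for $b\in T$, because $gbT=bT$ means $b^{-1}gb\in\operatorname{Stab}(T)$.

\begin{lemma}\label{lem:orbits}
Let $R'\subseteq R$ be right ideals of $T$ and $H=\operatorname{Stab}(R)$.
\begin{enumerate}
\item[(a)] For $x\in R$ the set $\{gxT:g\in H\}$ is finite.
\item[(b)] The set $\{gR':g\in H\}$ is finite, and $H\cap\operatorname{Stab}(R')$ has finite index in $H$.
\item[(c)] $R''=\bigcap_{g\in H}gR'$ is a right ideal of $T$ with $R''\subseteq R'$ and $H\subseteq\operatorname{Stab}(R'')$.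
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $g\in H$ we have $gx\in R\subseteq T$. Suppose that there are $g_0,g_1,\dots\in H$ with the sets $g_ixT$ distinct. By Lemma~\ref{lem:ideals}(b), $g_jxT\subsetneq g_ixT$ for some $i<j$. With $h=g_i^{-1}g_j\in H$ this reads $hxT\subsetneq xT$, and multiplying by $h^{-1},h^{-2},\dots$ gives $xT\subsetneq h^{-1}xT\subsetneq h^{-2}xT\subsetneq\cdots$. These are right ideals of $T$, since $h^{-l}x\in R$. This contradicts ACC.

(b) Write $R'=x_1T\cup\dots\cup x_pT$. By (a), $gR'=\bigcup_igx_iT$ takes finitely many values. The group $H$ permutes them, and the stabilizer of $R'$ in this action is $H\cap\operatorname{Stab}(R')$.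

(c) Each $gR'$ is a right ideal of $T$ inside $gR=R$. By (b) and Lemma~\ref{lem:ore} the intersection $R''$ is nonempty, so it is a right ideal. It lies in $1\cdot R'$, and $H$ fixes it because $H$ permutes the sets $gR'$.
\end{proof}

Part (b) gives finite index in the stabilizer of the \emph{larger} ideal. For $tT\subseteq T$ it controls the index of $U\cap tUt^{-1}$ in $U$. To decide whether $w\in tUt^{-1}$ is a unit we need the index in $tUt^{-1}$, the stabilizer of the smaller ideal. The remedy is a stabilizer $H$ that is maximal: by (c) it is then also the stabilizer of arbitrarily small right ideals, so it can play the part of the smaller ideal against one conjugate of $U$ and of the larger ideal against another.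

\begin{lemma}[Commensurability]\label{lem:comm}
For every $t\in T$ the group $U\cap tUt^{-1}$ has finite index in $U$ and in $tUt^{-1}$.
\end{lemma}

\begin{proof}
The index in $U$ is finite by Lemma~\ref{lem:orbits}(b) applied to $tT\subseteq T$.

By ACC on subgroups of $G$, choose a right ideal $R$ such that $H=\operatorname{Stab}(R)$ is maximal among the stabilizers of right ideals, and fix $c\in R$. Let $b\in T$. By Lemma~\ref{lem:ore}, $R\cap bT$ is a right ideal. By Lemma~\ref{lem:orbits}(c) applied to $R\cap bT\subseteq R$ there is a right ideal $R_0\subseteq bT$ with $H\subseteq\operatorname{Stab}(R_0)$, and $H=\operatorname{Stab}(R_0)$ by maximality. Now apply Lemma~\ref{lem:orbits}(b) twice. For $R_0\subseteq bT$ it shows that $bUb^{-1}\cap H$ has finite index in $bUb^{-1}$. For $cT\subseteq R$ it shows that $H\cap cUc^{-1}$ has finite index in $H$; intersecting with $bUb^{-1}$, we see that $bUb^{-1}\cap H\cap cUc^{-1}$ has finite index in $bUb^{-1}\cap H$. Together, $bUb^{-1}\cap cUc^{-1}$ has finite index in $bUb^{-1}$ for every $b\in T$. Take $b=ct$ and conjugate by $c^{-1}$.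
\end{proof}

\begin{lemma}\label{lem:unit}
If $w,b\in T$ and $wbT=bT$, then $w\in U$.
\end{lemma}

\begin{proof}
We have $w\in\operatorname{Stab}(bT)=bUb^{-1}$. By Lemma~\ref{lem:comm} two of the cosets $w^i(U\cap bUb^{-1})$, $i\ge0$, coincide, so $w^k\in U$ for some $k\ge1$. Then $w\in U$ by \eqref{eq:units}.
\end{proof}

Lemma~\ref{lem:orbits} used only ACC on right ideals, whereas the maximal stabilizer needs ACC on subgroups, that is, on right congruences. The stronger condition cannot be dropped.

\begin{example}\label{ex:wreath}
Let $G$ be the group of pairs $(f,n)$ with $f\in\mathbb Z[x,x^{-1}]$, $n\in\mathbb Z$ and $(f,n)(g,l)=(f+x^ng,\,n+l)$. Let $T$ consist of the $(f,n)$ such that $n\ge0$, no power $x^j$ with $j>n+1$ occurs in $f$, and the coefficient $c(f,n)$ of $x^{n+1}$ in $f$ is $\geq0$. In a product of two elements of $T$, the coefficient of $x^{n+l+1}$ in $f+x^ng$ is $c(f,n)+c(g,l)$ if $l=0$ and $c(g,l)$ if $l\ge1$, and no higher power occurs; so $T$ is a submonoid, with $U=\{(f,0):f\in\mathbb Z[x^{-1}]\}$. From $(f,n)^{-1}(h,l)=(x^{-n}(h-f),\,l-n)$ one reads off that $(f,n)T$ consists of the $(h,l)\in T$ with $(l,c(h,l))\ge(n,c(f,n))$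 in the lexicographic order. This order is a well-order on pairs of nonnegative integers, so every right ideal is principal and $T$ has ACC on right ideals. Put $u=(1,0)\in U$, $w=(x,0)\notin U$ and $b=(0,1)$. Then $wb=(x,1)=bu$, so $wbT=bT$ and Lemma~\ref{lem:unit} fails. The stabilizers $b^nUb^{-n}=\{(f,0):f\in x^n\mathbb Z[x^{-1}]\}$ ascend strictly with infinite index. The elements $t_k=(-kx,1)\in T$ satisfy $t_k=wt_{k+1}$, and the left ideals $Tt_k$ ascend strictly, since $t_{k+1}=yt_k$ would give $yw=1$.
\end{example}

\begin{proof}[Proof of Theorem~\ref{thm:canc}]
The parenthetical case is covered by Lemma~\ref{lem:cong}. By Lemma~\ref{lem:identity}, $T=S^1$ is a cancellative monoid with ACC on right congruences, and $S$ is finitely generated if $T$ is. Lemma~\ref{lem:ore} gives the group of right quotients and the finite generation of $U$, and Lemma~\ref{lem:comm} is the statement on indices. If $T=U$, then $T$ is finitely generated and has a single left ideal, and we are done. So let $N=T\setminus U\neq\emptyset$; it is an ideal by \eqref{eq:units}.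

\emph{There is no sequence $(y_n)$ in $T$ with $y_{n-1}\in Ny_n$ for all $n\ge1$.} Otherwise Lemma~\ref{lem:descent}(a) gives \eqref{eq:descent} with $w\in N$. Canceling $w^m$ gives $ws=sr'\in sT$, and $s=wsr\in wsT$. So $wsT=sT$, and $w\in U$ by Lemma~\ref{lem:unit}, a contradiction.

Write $N=z_1T\cup\dots\cup z_pT$. By Lemma~\ref{lem:descent}(b) and the claim, $T=\langle U,z_1,\dots,z_p\rangle$, and $T$ is finitely generated because $U$ is (a finitely generated group is generated as a monoid by its generators and their inverses). Finally, if $Ty_0\subsetneq Ty_1\subsetneq\cdots$, then $y_{n-1}=b_ny_n$ with $b_n\in T$, and $b_n\in N$ because a unit $b_n$ would give $Ty_{n-1}=Ty_n$. This contradicts the claim.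
\end{proof}

\section{Reduction to a monoid spanning a prime algebra}\label{sec:reduction}

Without cancellation, $w^m$ cannot be removed from \eqref{eq:descent}. A substitute is available for matrices, where a linear map cancels on a subspace on which it is injective. We therefore want to view $S$ as a monoid of matrices, and noetherian ring theory provides matrices for the prime factors of $K[S]$.

Call a unital $K$-algebra \emph{affine} if it is finitely generated as a $K$-algebra. For a monoid $S$, the algebra $K[S]$ is affine if and only if $S$ is finitely generated: if the algebra generators are linear combinations of elements of a finite set $X\subseteq S$, then $K[\langle X\rangle]=K[S]$ and so $\langle X\rangle=S$.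

A proper ideal $P$ of a unital ring $\Lambda$ is \emph{prime} if $I_1I_2\subseteq P$ implies $I_1\subseteq P$ or $I_2\subseteq P$ for ideals $I_1,I_2$. The ring is \emph{prime} if $0$ is a prime ideal; equivalently, $\Lambda\ne0$ and $x\Lambda y\ne0$ for all nonzero $x,y$. We use the standard fact that in a nonzero unital right noetherian ring some finite product of prime ideals is $0$.

\begin{lemma}\label{lem:affine}
Let $\Lambda\ne0$ be a unital right noetherian $K$-algebra. If $\Lambda/P$ is affine for every prime ideal $P$, then $\Lambda$ is affine.
\end{lemma}

\begin{proof}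
Let $P_1\cdots P_m=0$ with all $P_i$ prime. Choose a finite set $X\subseteq\Lambda$ whose image generates each $\Lambda/P_i$, and let $\Lambda_0$ be the subalgebra generated by $X$; then $\Lambda=\Lambda_0+P_i$ for all $i$. Put $\Pi_0=\Lambda$ and $\Pi_i=P_1\cdots P_i$. Each $\Pi_i$ is a finitely generated right ideal, $\Pi_i=\sum_ja_{ij}\Lambda$. For $0\le i<m$,
\[
\Pi_i=\sum_ja_{ij}(\Lambda_0+P_{i+1})\subseteq\sum_ja_{ij}\Lambda_0+\Pi_{i+1}.
\]
Since $\Pi_m=0$, we get $\Lambda=\sum_{i<m}\sum_ja_{ij}\Lambda_0$, and $\Lambda$ is generated by $X$ and the $a_{ij}$.
\end{proof}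

The core of the proof is the following statement, proved in Sections~\ref{sec:rank} and~\ref{sec:cases}. For a subset $X$ of an algebra we write $X^\bullet=X\setminus\{0\}$.

\begin{proposition}\label{prop:linear}
Let $A$ be a prime unital $K$-algebra and $S$ a submonoid of $(A,\cdot)$ such that
\begin{enumerate}
\item[(i)] $S$ spans $A$ over $K$;
\item[(ii)] the semigroup algebra $K[S]$ is right noetherian;
\item[(iii)] for every ideal $B$ of $S$ with $B^\bullet\ne\emptyset$, the set $S\setminus B$ lies in a finitely generated submonoid of $S$.
\end{enumerate}
Then $A$ is affine.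
\end{proposition}

By (i) and (ii), $A$ is a quotient of $K[S]$ and so is right noetherian. This weaker property cannot replace (ii): the group $S=K(t)^\bullet$ spans $A=K(t)$ and has no proper ideal. Condition (iii) allows us to ignore everything outside one ideal of our choice.

\begin{proof}[Proof of Theorem~\ref{thm:main} from Proposition~\ref{prop:linear}]
Suppose that the theorem fails. By Lemma~\ref{lem:identity}(a),(b) there is a monoid $S$, not finitely generated, with $K[S]$ right noetherian. By Lemma~\ref{lem:cong} there is a congruence $\rho$ maximal among those with $S/\rho$ not finitely generated. The algebra $K[S/\rho]$ is a quotient of $K[S]$, so we may replace $S$ by $S/\rho$. Now every proper homomorphic image of $S$ is finitely generated.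

The algebra $K[S]$ is not affine, so by Lemma~\ref{lem:affine} some prime factor $A=K[S]/P$ is not affine. The image of $S$ spans $A$, so it is not finitely generated; hence the map $S\to A$ is injective, and we regard $S$ as a submonoid of $A$. Conditions (i) and (ii) hold. For (iii) let $B$ be an ideal of $S$ with $B^\bullet\ne\emptyset$.

If $|B|\ge2$, the equivalence relation with classes $B$ and the singletons outside $B$ is a nontrivial congruence. The quotient $S/B$, the \emph{Rees quotient}, is a proper image with zero element $B$, so it has a finite generating set. Let $X\subseteq S\setminus B$ consist of the generators other than $B$. An element $s\in S\setminus B$ is a product of generators in $S/B$, none of which is the zero $B$. The product of the same elements in $S$ lies in the class $\{s\}$. So $S\setminus B\subseteq\langle X\rangle$.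

If $B=\{z\}$, then $z\ne0$ and $sz=zs=z$ for all $s\in S$, so $z$ is a central idempotent of $A$. From $zA(1-z)=0$ and primeness we get $z=1$, and then $s=sz=z=1$ for all $s\in S$. So $S=\{1\}$ is finitely generated, and this case does not occur.

By Proposition~\ref{prop:linear}, $A$ is affine, a contradiction.
\end{proof}

\section{Elements of least rank}\label{sec:rank}

Let $A$ and $S$ be as in Proposition~\ref{prop:linear}. By Lemmas~\ref{lem:cong} and~\ref{lem:ideals}, $S$ has ACC on right ideals. By (i) and primeness,
\begin{equation}\label{eq:prime}
x,y\in S^\bullet\ \Longrightarrow\ xsy\ne0\ \text{ for some }s\in S.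
\end{equation}

An element of a ring is \emph{regular} if it is neither a left nor a right zero divisor. \emph{Goldie's theorem} says that the prime right noetherian ring $A$ is a subring of a simple artinian ring $Q$ in which every regular element of $A$ is invertible and every element has the form $ac^{-1}$ with $a,c\in A$ and $c$ regular. A simple artinian ring is a matrix ring $M_n(D)$ over a division ring, so $Q=\operatorname{End}(V_D)$ with $V=D^n$ a right $D$-space on which $Q$ acts from the left. The elements of $K\cdot 1$ commute with all $a$ and $c^{-1}$, so they are central in $Q$ and act on $V$ as central scalars of $D$. Dimensions and ranks are taken over $D$.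

Let $d\ge1$ be the least rank of an element of $S^\bullet$, and let
\[
I=\{s\in S:\operatorname{rank}s\le d\}.
\]
This is an ideal of $S$, and all elements of $I^\bullet$ have rank exactly $d$. A product involving an element of $I^\bullet$ either vanishes or loses no rank; this is the form of cancellation that survives.

\begin{lemma}\label{lem:rank}
Let $x\in I^\bullet$ and $s\in S$.
\begin{enumerate}
\item[(a)] If $xs\ne0$, then $\operatorname{im}(xs)=\operatorname{im}x$.
\item[(b)] If $sx\ne0$, then $\ker(sx)=\ker x$ and $s$ is injective on $\operatorname{im}x$.
\end{enumerate}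
\end{lemma}

\begin{proof}
A nonzero product $xs$ or $sx$ lies in $I^\bullet$ and has rank $d$. In (a), $\operatorname{im}(xs)\subseteq\operatorname{im}x$ and both have dimension $d$. In (b), $\ker x\subseteq\ker(sx)$ and both have codimension $d$; and $s$ maps the $d$-dimensional space $\operatorname{im}x$ onto the $d$-dimensional space $\operatorname{im}(sx)$.
\end{proof}

The following consequence of primeness provides finitely many elements of $I$ on which any matrix can be tested.

\begin{lemma}\label{lem:span}
There are $y_1,\dots,y_k\in I^\bullet$ with $\operatorname{im}y_1+\dots+\operatorname{im}y_k=V$.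
\end{lemma}

\begin{proof}
Let $V'=\sum_{y\in I}\operatorname{im}y\ne0$, a $D$-subspace. It is $S$-invariant since $s(\operatorname{im}y)=\operatorname{im}(sy)$ and $sy\in I$, and so it is $A$-invariant by (i). A regular $c\in A$ is invertible on $V$, so $cV'\subseteq V'$ forces $cV'=V'$ and $c^{-1}V'=V'$. Hence $V'$ is invariant under $Q=\operatorname{End}(V_D)$, and $V'=V$. As $V$ has finite dimension, finitely many summands suffice.
\end{proof}

\subsection*{The category of kernels}
The hypothesis concerns right ideals, so we want to understand $xS$ for $x\in I^\bullet$. Right multiplication keeps the image of $x$ and moves the kernel. We record how the kernel moves and which invertible map of $d$-dimensional spaces is left over.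

Let $\mathcal W=\{\ker x:x\in I^\bullet\}$. Let $W=\ker x\in\mathcal W$ and $s\in S$. Then $xs\ne0$ if and only if $sV\not\subseteq W$, a condition that depends only on $W$ and $s$. If it holds, put
\[
W\cdot s=s^{-1}(W)=\ker(xs)\in\mathcal W;
\]
otherwise $W\cdot s$ is undefined. When $W\cdot s$ is defined, $s$ induces an injective map
\[
s_W\colon V/(W\cdot s)\longrightarrow V/W
\]
between spaces of dimension $d$, so $s_W$ is an isomorphism. We have $W\cdot1=W$ and $1_W=\mathrm{id}$. For $s,t\in S$, each of $W\cdot(st)$ and $(W\cdot s)\cdot t$ is defined exactly when $xst\ne0$, and then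
\begin{equation}\label{eq:cocycle}
W\cdot(st)=(W\cdot s)\cdot t,\qquad(st)_W=s_W\,t_{W\cdot s}.
\end{equation}
For $W,W'\in\mathcal W$ put
\[
\mathcal C(W,W')=\{s_W:s\in S,\ W\cdot s=W'\},
\]
a set of isomorphisms $V/W'\to V/W$. By \eqref{eq:cocycle}, composition of maps satisfies $\mathcal C(W,W')\,\mathcal C(W',W'')\subseteq\mathcal C(W,W'')$, so these sets form a category $\mathcal C$ with object set $\mathcal W$. In particular $T_W=\mathcal C(W,W)$ is a submonoid of $GL(V/W)$, hence a cancellative monoid; let $U_W$ be its group of units. Every $\alpha\in\mathcal C(W,W')$ has an inverse as a linear map. We call $\alpha$ \emph{invertible} if $\alpha^{-1}\in\mathcal C(W',W)$; for $W=W'$ this means $\alpha\in U_W$.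

\begin{example}\label{ex:matrix}
Let $S=\{0,1\}\cup\{t^ke_{ij}:k\ge0,\ i,j\in\{1,2\}\}$, which spans $A=M_2(K[t])$. Here $D=K(t)$, $V=v_1D\oplus v_2D$, $d=1$ and $I=S\setminus\{1\}$. The kernels are $W_j=\ker(t^ke_{ij})=v_{3-j}D$, and $V/W_j$ is spanned by the class of $v_j$. For $s=t^ke_{ij}$, the product $W_l\cdot s$ is defined only for $l=i$; then $W_i\cdot s=W_j$, and $s_{W_i}$ sends the class of $v_j$ to the class of $v_it^k$. So each $\mathcal C(W_i,W_j)$ is a copy of $\{t^k:k\ge0\}$, and only $t^0$ is invertible. If $k$ ranges over $\mathbb Z$ instead, then $A=M_2(K[t,t^{-1}])$ and all morphisms are invertible.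
\end{example}

For $x\in I^\bullet$ with kernel $W$ write $x=\hat x\pi_W$, where $\pi_W\colon V\to V/W$ is the projection and $\hat x\colon V/W\to\operatorname{im}x$ is an isomorphism. For $\alpha\in\mathcal C(W,W')$ put
\[
x*\alpha=\hat x\,\alpha\,\pi_{W'}.
\]
The morphisms starting at $W$ are coordinates for the nonzero elements of $xS$.

\begin{lemma}[Coordinates]\label{lem:coord}
Let $x\in I^\bullet$, $W=\ker x$, $s\in S$, $\alpha\in\mathcal C(W,W')$ and $\beta\in\mathcal C(W,W'')$.
\begin{enumerate}
\item[(a)] $xs=x*s_W$ if $W\cdot s$ is defined, and $xs=0$ otherwise.
\item[(b)] The map $\gamma\mapsto x*\gamma$ is a bijection from $\mathcal C(W,W')$ onto the set of elements of $(xS)^\bullet$ with kernel $W'$.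
\item[(c)] $(x*\alpha)s=x*(\alpha s_{W'})$ if $W'\cdot s$ is defined, and $(x*\alpha)s=0$ otherwise.
\item[(d)] $x*\beta\in(x*\alpha)S$ if and only if $\beta\in\alpha\,\mathcal C(W',W'')$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) By definition of $s_W$ we have $\pi_Ws=s_W\pi_{W\cdot s}$.
(b) By (a), the elements of $(xS)^\bullet$ with kernel $W'$ are the $xs=x*s_W$ with $W\cdot s=W'$. The map is injective because $\hat x$ is injective and $\pi_{W'}$ is surjective.
(c) Let $\alpha=t_W$ with $W\cdot t=W'$. Then $(x*\alpha)s=x(ts)$, and (a) and \eqref{eq:cocycle} apply.
(d) If $\beta=\alpha s_{W'}$ with $W'\cdot s=W''$, then $x*\beta=(x*\alpha)s$ by (c). Conversely, if $x*\beta=(x*\alpha)s$, then $W'\cdot s$ is defined and equals $W''$ by comparing kernels in (c), and $\beta=\alpha s_{W'}$ by (b).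
\end{proof}

\begin{lemma}\label{lem:category}
Let $W,W',W''\in\mathcal W$.
\begin{enumerate}
\item[(a)] If $x\in I^\bullet$ and $W\cdot x$ is defined, then $W\cdot x=\ker x$.
\item[(b)] $\mathcal C(W,W')\ne\emptyset$.
\item[(c)] If $\alpha\in\mathcal C(W,W')$, $\beta\in\mathcal C(W',W'')$ and $\alpha\beta$ is invertible, then $\alpha$ and $\beta$ are invertible.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) If $W=\ker x_0$, then $W\cdot x=\ker(x_0x)=\ker x$ by Lemma~\ref{lem:rank}(b).
(b) Let $W=\ker x$ and $W'=\ker x'$. By \eqref{eq:prime}, $xsx'\ne0$ for some $s\in S$, and $W\cdot(sx')=\ker(xsx')=W'$ by Lemma~\ref{lem:rank}(b).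
(c) We have $\alpha^{-1}=\beta(\alpha\beta)^{-1}\in\mathcal C(W',W)$ and $\beta^{-1}=(\alpha\beta)^{-1}\alpha\in\mathcal C(W'',W')$.
\end{proof}

To apply Section~\ref{sec:canc} to the monoids $T_W$ we need a chain condition for them. Here hypothesis (ii) is used in full: the elements $x*\alpha$ must be linearly independent, which they are in $K[S]$ but need not be in $A$.

\begin{lemma}\label{lem:TW}
For every $W\in\mathcal W$ the algebra $K[T_W]$ is right noetherian. Hence the results of Section~\ref{sec:canc} hold for $T_W$.
\end{lemma}

\begin{proof}
If $0\in S$, the line spanned by the basis element $0$ is an ideal of $K[S]$, and we let $E$ be the quotient by it; otherwise let $E=K[S]$. Then $E$ is right noetherian with basis $S^\bullet$, and a product of basis elements that is $0$ in $S$ is zero in $E$. Fix $x\in I^\bullet$ with kernel $W$. By Lemma~\ref{lem:coord}(b), the linear map $\varphi\colon K[T_W]\to E$ with $\varphi(\alpha)=x*\alpha$ is injective, and its image is the span of the set $Y$ of elements of $(xS)^\bullet$ with kernel $W$. Let $\operatorname{pr}$ be the projection of $E$ onto the span of $Y$ that kills the other basis elements.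

Let $L$ be a right ideal of $K[T_W]$, $\ell\in L$ and $s\in S$. Apply Lemma~\ref{lem:coord}(c) to each term of $\varphi(\ell)$. If $W\cdot s$ is undefined, then $\varphi(\ell)s=0$. If $W\cdot s$ is defined and different from $W$, all terms of $\varphi(\ell)s$ have kernel $W\cdot s\neq W$, so $\operatorname{pr}(\varphi(\ell)s)=0$. If $W\cdot s=W$, then $\varphi(\ell)s=\varphi(\ell s_W)\in\varphi(L)$. The right ideal $\varphi(L)E$ consists of sums of elements $\varphi(\ell)s$, because $L$ is a subspace, and it contains $\varphi(L)$. Hence $\operatorname{pr}(\varphi(L)E)=\varphi(L)$. So $L\mapsto\varphi(L)E$ is an injective, inclusion-preserving map to the right ideals of $E$, and ACC follows. The last statement follows from Lemma~\ref{lem:cong}.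
\end{proof}

Section~\ref{sec:canc} deals with one monoid $T_W$ at a time, and we shall have to move a unit from one object to another. The next lemma says that a power of a unit of $T_W$ lies in $\delta U_{W'}\delta^{-1}$; it is the counterpart, for a morphism between two objects, of the finiteness of the index of $U\cap tUt^{-1}$ in $U$.

\begin{lemma}[Transport of units]\label{lem:transport}
If $\varepsilon\in U_W$ and $\delta\in\mathcal C(W,W')$, then $\varepsilon^k\delta\in\delta U_{W'}$ for some $k\ge1$.
\end{lemma}

\begin{proof}
Fix $x\in I^\bullet$ with kernel $W$. All $\varepsilon^l\delta$ with $l\in\mathbb Z$ lie in $\mathcal C(W,W')$. Lemma~\ref{lem:ideals}(b), applied to the sequence $x*\varepsilon^i\delta$ $(i\ge0)$, and Lemma~\ref{lem:coord}(d) give $i<j$ with $\varepsilon^j\delta\in\varepsilon^i\delta\,T_{W'}$. So $\varepsilon^k\delta=\delta\tau$ with $k=j-i\ge1$ and $\tau\in T_{W'}$, and it remains to show that $\tau$ is a unit. Multiplying by $\varepsilon^{-(l+1)k}$ gives $\varepsilon^{-lk}\delta=\varepsilon^{-(l+1)k}\delta\tau$ for $l\ge0$. By Lemma~\ref{lem:coord}(d) the right ideals $(x*\varepsilon^{-lk}\delta)S$ ascend with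 $l$. They stabilize, so $\varepsilon^{-(l+1)k}\delta=\varepsilon^{-lk}\delta\tau'$ for some $l$ and some $\tau'\in T_{W'}$. Multiplying by $\varepsilon^{(l+1)k}$ gives $\delta=\varepsilon^k\delta\tau'=\delta\tau\tau'$. Since $\delta$ is a linear isomorphism, $\tau\tau'=1$, and $\tau\in U_{W'}$ by \eqref{eq:units}.
\end{proof}

\section{Proof of Proposition~\ref{prop:linear}}\label{sec:cases}

In the cancellative case the descent ran inside the ideal of nonunits. Its analogue is the set $Z$ of all $x\in I$ such that either $x=0$, or $x_W$ is not invertible for every $W\in\mathcal W$ for which $W\cdot x$ is defined. In Example~\ref{ex:matrix}, $Z=\{0\}\cup\{t^ke_{ij}:k\ge1\}$ in the first version and $Z=\{0\}$ in the second.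

\begin{lemma}\label{lem:Z}
If $Z$ is nonempty, it is an ideal of $S$.
\end{lemma}

\begin{proof}
Let $x\in Z$ and $s\in S$; then $sx,xs\in I$. Suppose $sx\ne0$ and $W\cdot(sx)$ is defined. By \eqref{eq:cocycle}, $(sx)_W=s_Wx_{W\cdot s}$, and $x_{W\cdot s}$ is not invertible, so $(sx)_W$ is not invertible by Lemma~\ref{lem:category}(c). Suppose $xs\neq0$ and $W\cdot(xs)$ is defined. Then $(xs)_W=x_Ws_{W\cdot x}$ with $x_W$ not invertible, and the same lemma applies.
\end{proof}

If $Z^\bullet\ne\emptyset$, hypothesis (iii) disposes of $S\setminus Z$ and descent handles $Z$. If $Z^\bullet=\emptyset$, the monoids $T_W$ are groups, and for groups the right-handed hypothesis gives a left-handed one.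

\subsection*{Case 1: $Z^\bullet\neq\emptyset$}
We show that $S$ is finitely generated; then $A$ is affine by (i). By (iii), $S\setminus Z\subseteq\langle X\rangle$ with $X$ finite. Write $Z=z_1S\cup\dots\cup z_pS$, and let $F$ be the submonoid generated by $X$, the $z_i$, and $0$ if $0\in S$. Suppose $F\ne S$. Lemma~\ref{lem:descent} gives $s\notin F$, $w\in Z$, $r,r'\in S$ and $m\ge0$ with $s=wsr$ and $w^{m+1}s=w^msr'$. Since $s\notin F$ we have $s\in Z^\bullet\subseteq I^\bullet$. From $s=w^lsr^l$ we get
\[
w^ls\neq0\quad\text{for all }l\ge0,
\]
and in particular $w\in Z^\bullet$. The aim is to show that $w$ induces an invertible morphism.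

\emph{Step 1: canceling $w^m$.} By Lemma~\ref{lem:rank}(a) applied to $w$, the spaces $\operatorname{im}s=\operatorname{im}(wsr)$ and $\operatorname{im}(ws)$ both equal $V_0=\operatorname{im}w$. By Lemma~\ref{lem:rank}(b), $w$ is injective on $\operatorname{im}s=V_0$, and $w(V_0)=\operatorname{im}(ws)=V_0$. So $w$, and with it $w^m$, restricts to an automorphism of $V_0$. The map $ws-sr'$ has image in $V_0$ and is killed by $w^m$. Hence
\begin{equation}\label{eq:ws}
ws=sr'.
\end{equation}

\emph{Step 2: $r'$ induces a unit.} Let $W=\ker s$. By \eqref{eq:ws} and Lemma~\ref{lem:rank}(b), $W\cdot r'=\ker(sr')=\ker(ws)=W$. Also $s=wsr=sr'r$, so $W=\ker(sr'r)=W\cdot(r'r)=W\cdot r$ by \eqref{eq:cocycle}. Thus $r'_W,r_W\in T_W$, and $s*1=s*(r'_Wr_W)$ gives $r'_Wr_W=1$ by Lemma~\ref{lem:coord}(a),(b). So $\varepsilon=r'_W\in U_W$.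

\emph{Step 3: the relation in $\mathcal C$.} Let $W_1=\ker w$. Since $w^2\ne0$, the product $W_1\cdot w$ is defined and equals $W_1$ by Lemma~\ref{lem:category}(a); put $\omega=w_{W_1}\in T_{W_1}$. Since $ws\neq0$, the product $W_1\cdot s$ is defined and equals $W$; put $\sigma=s_{W_1}\in\mathcal C(W_1,W)$. Both sides of \eqref{eq:ws} induce a map at $W_1$, because $w\cdot ws\ne0$, and \eqref{eq:cocycle} gives
\[
\omega\sigma=\sigma\varepsilon.
\]

\emph{Step 4: returning to one monoid.} This is the situation of Lemma~\ref{lem:unit}, except that $\omega$ and $\varepsilon$ belong to different monoids, joined by $\sigma$. We close $\sigma$ up to a loop. Choose $\delta\in\mathcal C(W,W_1)$ by Lemma~\ref{lem:category}(b), and then $k\ge1$ and $\tau\in U_{W_1}$ with $\varepsilon^k\delta=\delta\tau$ by Lemma~\ref{lem:transport}. With $b=\sigma\delta\in T_{W_1}$,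
\[
\omega^kb=\sigma\varepsilon^k\delta=b\tau,\qquad\text{so}\qquad\omega^kb\,T_{W_1}=b\,T_{W_1}.
\]
By Lemmas~\ref{lem:TW} and~\ref{lem:unit}, $\omega^k\in U_{W_1}$, and then $\omega\in U_{W_1}$ by \eqref{eq:units}. So $w_{W_1}$ is invertible although $w\in Z^\bullet$. This contradiction shows $S=F$.

\subsection*{Case 2: $Z^\bullet=\emptyset$}
\emph{Step 1: every morphism of $\mathcal C$ is invertible.} Suppose that $g_W\in\mathcal C(W,W')$, $g\in S$, is not invertible, and take $x\in I^\bullet$ with kernel $W$. Then $xg\in I^\bullet$. Whenever $W_0\cdot(xg)$ is defined, $W_0\cdot x=W$ by Lemma~\ref{lem:category}(a), so $(xg)_{W_0}=x_{W_0}g_W$, and this is not invertible by Lemma~\ref{lem:category}(c). So $xg\in Z^\bullet$, a contradiction.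

Fix $x\in I^\bullet$, let $W=\ker x$, and let $G=T_W$, which is now a group. It is finitely generated by Lemmas~\ref{lem:TW} and~\ref{lem:ore}. The algebra $K[G]$ is right noetherian, and the anti-automorphism induced by $g\mapsto g^{-1}$ shows that it is left noetherian too. If $\gamma,\gamma_0\in\mathcal C(W,W')$, then $\gamma\gamma_0^{-1}\in G$, so
\begin{equation}\label{eq:torsor}
\mathcal C(W,W')=G\gamma_0\quad\text{for any }\gamma_0\in\mathcal C(W,W').
\end{equation}
By Lemma~\ref{lem:coord}(b), $(xS)^\bullet$ is therefore a union of copies of $G$, one for each $W'\in\mathcal W$. The difficulty is that nothing bounds $\mathcal W$ so far, and right ideals of $S$ cannot do it, since by Lemma~\ref{lem:coord}(d) all elements of $(xS)^\bullet$ generate the same right ideal.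

The way out is visible when $G$ is finite. Let $y_1,\dots,y_k$ be as in Lemma~\ref{lem:span}. A matrix $y\in xS$ is determined by the products $yy_1,\dots,yy_k$, and $yy_j$ is $0$ or one of the $|G|$ elements of $xS$ with the fixed kernel $\ker y_j$. So $|xS|\le(|G|+1)^k$. For infinite $G$ we linearize this count: the span of $xS$ in $A$ embeds in a finitely generated left $K[G]$-module. The conclusion concerns the span in $A$, which is why the proposition asks for $A$ to be affine and not for $S$ to be finitely generated.

\emph{Step 2: the span $J_x$ of $xS$ in $A$ is a finitely generated left $K[G]$-module.} Let $M=\operatorname{Hom}_D(V,\operatorname{im}x)\subseteq Q$. It is a $K$-subspace, and since $K$ acts by central scalars, $g\cdot\mu=\hat xg\hat x^{-1}\mu$ makes $M$ a left $K[G]$-module. We have $xS\subseteq M$ and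
\[
g\cdot(x*\gamma)=x*(g\gamma)\qquad(g\in G,\ \gamma\in\mathcal C(W,W')),
\]
so $J_x$ is a submodule of $M$. The map
\[
\Phi\colon J_x\to M^k,\qquad\mu\mapsto(\mu y_1,\dots,\mu y_k)
\]
is left $K[G]$-linear, because multiplication on the right commutes with multiplication on the left. It is injective, because $\Phi(\mu)=0$ means that $\mu$ vanishes on $\sum_j\operatorname{im}y_j=V$. Put $W_j=\ker y_j$ and fix $\gamma_j\in\mathcal C(W,W_j)$, using Lemma~\ref{lem:category}(b). For $y\in xS$ the product $yy_j$ is $0$ or, by Lemma~\ref{lem:rank}(b), an element of $(xS)^\bullet$ with kernel $W_j$; by Lemma~\ref{lem:coord}(b) and \eqref{eq:torsor} it then has the form $x*(g\gamma_j)=g\cdot(x*\gamma_j)$ with $g\in G$. So $\Phi$ embeds $J_x$ in the finitely generated module $\bigoplus_jK[G]\cdot(x*\gamma_j)$. Over a left noetherian ring every submodule of a finitely generated left module is finitely generated; hence $J_x$ is.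

\emph{Step 3: $J_x$ lies in an affine subalgebra of $A$.} Finitely many module generators of $J_x$ involve finitely many elements of $(xS)^\bullet$, say $xs_1,\dots,xs_q$ with $s_l\in S$, and these generate $J_x$ as well. So $J_x$ is spanned over $K$ by the elements $g\cdot xs_l$. Choose a finite set $E\subseteq S$ such that $W\cdot e=W$ for $e\in E$ and the maps $e_W$ generate $G$ as a monoid. If $g=(e_1)_W\cdots(e_p)_W$ with $e_1,\dots,e_p\in E$, then by \eqref{eq:cocycle} and Lemma~\ref{lem:coord}(a)
\[
g\cdot xs_l=x*\bigl(g\,(s_l)_W\bigr)=x*(e_1\cdots e_ps_l)_W=xe_1\cdots e_ps_l.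
\]
So $J_x$ lies in the subalgebra generated by $x$, $E$ and $s_1,\dots,s_q$. The left action of $G$, which need not come from left multiplication by elements of $S$, has been realized by inserting factors to the right of $x$.

\emph{Step 4: conclusion.} By Lemma~\ref{lem:ideals}(a), $I^\bullet\subseteq x_1S\cup\dots\cup x_pS$ with $x_i\in I^\bullet$, and by (iii), $S\setminus I\subseteq\langle X\rangle$ with $X$ finite. By (i), $A$ is the sum of the span of $\langle X\rangle$ and the spaces $J_{x_i}$. So $A$ is generated by $X$ and the finite sets found in Step 3 for $x_1,\dots,x_p$.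

In both cases $A$ is affine. This proves Proposition~\ref{prop:linear}, and with it Theorem~\ref{thm:main}. \qed

\section{Arbitrary coefficient rings}\label{sec:coeff}

For a ring $C$ with $1$, the ring $C[S]$ is the free $C$-module with basis $S$ and multiplication $(cs)(c's')=(cc')(ss')$. The hypothesis $C\ne0$ in Theorem~\ref{thm:coeff} is needed, since $0[S]=0$ for every $S$. We pass to a simple factor of $C$ and then down to its center.

\begin{proof}[Proof of Theorem~\ref{thm:coeff}]
Suppose that $C[S]$ is right noetherian. Since $1\neq0$, $C$ has a maximal two-sided ideal $M$. The ring $C'=C/M$ is simple, and its center $K$ is a field: for central $c\ne0$ the ideal $cC'$ is all of $C'$, so $c$ has an inverse, which is again central. The ring $C'[S]$ is a quotient of $C[S]$, hence right noetherian, and it contains $K[S]$.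

Let $L$ be a right ideal of $K[S]$ that is a $K$-subspace, and let $C'L$ be the set of finite sums of products $c'\ell$ with $c'\in C'$, $\ell\in L$. The coefficients of $\ell$ are central, so $(c'\ell)(cs)=c'c\,(\ell s)$ for $c\in C'$ and $s\in S$; thus $C'L$ is a right ideal of $C'[S]$. Let $(c_\lambda)$ be a $K$-basis of $C'$ containing $1$. Then $C'[S]=\bigoplus_\lambda c_\lambda K[S]$ and $C'L=\bigoplus_\lambda c_\lambda L$, so $C'L\cap K[S]=L$. Hence $K[S]$ has ACC on right ideals that are $K$-subspaces.

If $S$ has an identity, all right ideals of $K[S]$ are subspaces, so $K[S]$ is right noetherian. If not, $K[S^1]$ is right noetherian by Lemma~\ref{lem:identity}(b). In both cases $S^1$ is finitely generated by Theorem~\ref{thm:main}, and so is $S$ by Lemma~\ref{lem:identity}(a). If $C[S]$ is left noetherian, apply this to $C^{\mathrm{op}}[S^{\mathrm{op}}]=C[S]^{\mathrm{op}}$.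
\end{proof}
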